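\title{The universal countable Borel equivalence relation is not Borel reducible to $\ell^1$}

\begin{abstract}
We answer a question of Kanovei in the negative: the universal countable Borel equivalence relation $E_\infty$ is not Borel reducible to the relation $\ell^1$ of summable difference on $\mathbb R^\omega$. In fact, every Borel homomorphism from the orbit equivalence relation of the shift of the free group $\mathbb F_2$ on $2^{\mathbb F_2}$ to $\ell^1$ sends almost every point into one class. The proof combines a spectral gap with a random rounding of real sequences to integer sequences. We then show that for a countable Borel equivalence relation with a Borel probability measure, $E_0$-ergodicity is equivalent to $\ell^p$-ergodicity for $1\le p<\infty$. It follows that $E_\infty\not\le_B\ell^p$ for these $p$, whereas $E_\infty\le_B\ell^\infty$, and that a countably infinite group is amenable if and only if its Bernoulli shift is Borel reducible to $\ell^p$ on an invariant conull set.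
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The question}

Let $E$ and $F$ be equivalence relations on Polish spaces $X$ and $Y$. A \emph{Borel reduction} of $E$ to $F$ is a Borel map $\theta:X\to Y$ such that
\[
x_1\mathrel{E}x_2\iff\theta(x_1)\mathrel{F}\theta(x_2)\qquad(x_1,x_2\in X).
\]
We write $E\le_BF$ if such a map exists, and $E\sim_BF$ if $E\le_BF$ and $F\le_BE$. A reduction computes from each point $x$, in an explicit way, an $F$-class that is a complete invariant of the $E$-class of $x$. So $\le_B$ compares the difficulty of classification problems.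

Let $\omega=\{0,1,2,\dots\}$. For $1\le p\le\infty$ the Banach space $\ell^p$ is a subgroup of $\mathbb R^\omega$ and acts on $\mathbb R^\omega$ by translation. We use the same symbol for the orbit equivalence relation: $u\mathrel{\ell^p}v$ if and only if $u-v\in\ell^p$. In particular,
\[
u\mathrel{\ell^1}v\iff\sum_{m=0}^\infty|u_m-v_m|<\infty .
\]
An equivalence relation on $X$ is \emph{Borel} if it is a Borel subset of $X\times X$, \emph{countable} if all its classes are countable, and \emph{essentially countable} if it is Borel reducible to a countable Borel equivalence relation. We denote by $E_\infty$ the universal countable Borel equivalence relation: it is a countable Borel equivalence relation on a Polish space, and $E\le_BE_\infty$ for every countable Borel equivalence relation $E$ on a Polish space. For a countable set $D$, let $E_0(D)$ be eventual equality on $D^\omega$, that is, $u\mathrel{E_0(D)}v$ if and only if $u_m=v_m$ for all but finitely many $m$. Put $E_0=E_0(\{0,1\})$, a countable relation on $2^\omega=\{0,1\}^\omega$.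

Which countable relations lie below $\ell^1$? Equality on $\mathbb R$ does, by $x\mapsto(x,x,x,\dots)$. So does $E_0$, by the inclusion $2^\omega\subseteq\mathbb R^\omega$. Hence so does every hyperfinite relation, since these are reducible to $E_0$ (the definition and the theorem are recalled in Section~\ref{sec:prelim}). In the other direction, Hjorth proved that if $E\le_B\ell^1$, then either $E\sim_B\ell^1$ or $E$ is essentially countable. If $E_\infty$ were reducible to $\ell^1$, then so would be every essentially countable relation, and this dichotomy would describe exactly the relations that are reducible to $\ell^1$. Kanovei asked: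
\begin{quote}
\emph{Is $E_\infty\le_B\ell^1$?}
\end{quote}

Two observations pull in opposite directions. For $\ell^\infty$ in place of $\ell^1$ the answer is yes (Proposition~\ref{prop:linfty}): one puts a suitable metric $\rho$ on each class and uses as coordinates the truncated distances to basic open sets. Each coordinate changes by at most $\rho(x,y)$ between equivalent points $x,y$, so after multiplying the coordinates by summable weights we obtain a map that sends equivalent points to $\ell^1$-equivalent points, and one may hope to keep inequivalent points apart by a clever choice. In particular, the fact that $\ell^1$ is induced by an abelian group is not an obstruction by itself. On the other hand, the $\ell^1$ norm is a sum over coordinates, and $|\alpha-\beta|$ is the length of the set of thresholds $t$ that separate $\alpha$ from $\beta$. So a map $f=(f_m)$ into $\mathbb R^\omega$, measured in $\ell^1$, is a superposition of the two-valued functions $1_{\{f_m>t\}}$, and a sequence of two-valued functions is a map into $2^\omega$. This suggests that $\ell^1$ tells apart no more than $E_0$ does. We show that at the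 level of measure the second observation prevails, and the answer is no.

\subsection{Results}

A \emph{Borel homomorphism} from $E$ to $F$ is a Borel map $f:X\to Y$ such that $x\mathrel{E}y$ implies $f(x)\mathrel{F}f(y)$. If $\mu$ is a Borel probability measure on $X$, then $(E,\mu)$ is \emph{$F$-ergodic} if for every Borel homomorphism $f$ from $E$ to $F$ there is a single class $[y]_F$ with $\mu(f^{-1}([y]_F))=1$. In words: every $F$-valued invariant of $E$-classes is almost everywhere constant.

For a countable group $\Gamma$, the \emph{shift} is the action of $\Gamma$ on $2^\Gamma$ given by $(\gamma x)(g)=x(\gamma^{-1}g)$. Its orbit equivalence relation $E_\Gamma$ is countable and Borel. The uniform product measure on $2^\Gamma$ is invariant, because $\gamma$ permutes the coordinates, and it is nonatomic when $\Gamma$ is infinite. Let $\mathbb F_2$ be the free group on two generators $a,b$.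

\begin{theorem}\label{thm:main}
Let $\mu$ be the uniform product measure on $2^{\mathbb F_2}$. If $f:2^{\mathbb F_2}\to\mathbb R^\omega$ is a Borel homomorphism from $E_{\mathbb F_2}$ to $\ell^1$, then one $\ell^1$-class $C$ satisfies $\mu(f^{-1}(C))=1$. Consequently $E_{\mathbb F_2}\not\le_B\ell^1$ and $E_\infty\not\le_B\ell^1$.
\end{theorem}

The next theorem makes precise the statement that $\ell^1$, and also $\ell^p$ for finite $p$, tells apart no more than $E_0$.

\begin{theorem}\label{thm:equiv}
Let $E$ be a countable Borel equivalence relation on a Polish space $X$ and $\mu$ a Borel probability measure on $X$. The following are equivalent: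
\begin{enumerate}
\item[(i)] $(E,\mu)$ is $E_0$-ergodic;
\item[(ii)] $(E,\mu)$ is $\ell^p$-ergodic for every $1\le p<\infty$;
\item[(iii)] $(E,\mu)$ is $\ell^p$-ergodic for some $1\le p<\infty$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:main}
\begin{enumerate}
\item[(1)] $E_\infty\not\le_B\ell^p$ for every $1\le p<\infty$. The range is sharp: every countable Borel equivalence relation, in particular $E_\infty$, is Borel reducible to $\ell^\infty$.
\item[(2)] Let $E$ be a countable Borel equivalence relation with a Borel homomorphism $f$ to $\ell^p$, $1\le p<\infty$, such that preimages of $\ell^p$-classes are countable (for example, a reduction). If $F\subseteq E$ is a Borel equivalence relation that is $E_0$-ergodic for a Borel probability measure $\mu$, then $\mu$ is concentrated on a single $F$-class.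
\item[(3)] Let $\Gamma$ be a countably infinite group, $\mu$ the uniform product measure on $2^\Gamma$, and $1\le p<\infty$. Then $\Gamma$ is amenable if and only if there is a $\mu$-conull $\Gamma$-invariant Borel set $Z\subseteq2^\Gamma$ with $E_\Gamma|Z\le_B\ell^p$.
\end{enumerate}
\end{corollary}

We do not determine whether every countable Borel equivalence relation $E\le_B\ell^1$ is hyperfinite. Corollary~\ref{cor:main}(2) is the restriction on such $E$ that is proved here.

Section~\ref{sec:model} shows the idea in the simplest case and isolates two difficulties. Sections~\ref{sec:gap}--\ref{sec:rounding} prove Theorem~\ref{thm:main} using nothing beyond Fubini's theorem, the Borel--Cantelli lemmas and elementary Hilbert space theory. Section~\ref{sec:lp} proves Theorem~\ref{thm:equiv} by a different treatment of the same two difficulties, and Section~\ref{sec:cor} proves Corollary~\ref{cor:main}.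

\section{Conventions and standard facts}\label{sec:prelim}

Reductions, homomorphisms and $F$-ergodicity depend only on the Borel $\sigma$-algebras, so they make sense on \emph{standard Borel spaces}, that is, Borel subsets of Polish spaces. Every such space is Borel isomorphic to a Borel subset of $2^\omega$. An action of a countable group $\Gamma$ on $X$ is \emph{Borel} if each map $x\mapsto\gamma x$ is Borel; its orbit equivalence relation is the union of the graphs of these maps, hence countable and Borel. We write $(\gamma_*\mu)(A)=\mu(\gamma^{-1}A)$. The measure $\mu$ is \emph{invariant} if $\gamma_*\mu=\mu$ for all $\gamma$, and \emph{quasi-invariant} if each $\gamma_*\mu$ has the same null sets as $\mu$. A set is \emph{$E$-invariant} if it is a union of $E$-classes, and $(E,\mu)$ is \emph{ergodic} if every $E$-invariant Borel set has measure $0$ or $1$. The relations $E_0(D)$ and $\ell^p$ are countable unions of closed sets (for $p<\infty$, of the sets $\{(u,v):\sum_m|u_m-v_m|^p\le K\}$, $K\in\omega$), so they and their classes are Borel.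

A Borel equivalence relation is \emph{hyperfinite} if it is an increasing union of a sequence of Borel equivalence relations with finite classes. A countable group $\Gamma$ is \emph{amenable} if there is a finitely additive probability measure, defined on all subsets of $\Gamma$, that is invariant under left translation. The \emph{left regular representation} of $\Gamma$ on $\ell^2(\Gamma)$ is $(\lambda(\gamma)\xi)(g)=\xi(\gamma^{-1}g)$. We use the following facts.

\begin{itemize}
\item \emph{Borel--Cantelli lemmas.} If $\sum_m\mu(N_m)<\infty$, then almost every point lies in only finitely many $N_m$. If the $N_m$ are independent and $\sum_m\mu(N_m)=\infty$, then almost every point lies in infinitely many $N_m$.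
\item \emph{Absolute continuity.} If $\mu,\nu$ are finite measures and $\nu$ vanishes on $\mu$-null sets, then $\nu$ has a finite Borel density $d\nu/d\mu$, and for every $\varepsilon>0$ there is $\eta>0$ such that $\mu(N)\le\eta$ implies $\nu(N)<\varepsilon$.
\item \emph{Feldman--Moore theorem.} Every countable Borel equivalence relation is the orbit equivalence relation of a Borel action of a countable group.
\item \emph{Dougherty--Jackson--Kechris theorem.} Every hyperfinite Borel equivalence relation is Borel reducible to $E_0$.
\item \emph{Ornstein--Weiss theorem.} Let a countable amenable group act in a Borel way, preserving a probability measure $\mu$, with $\mu\{x:\gamma x=x\}=0$ for $\gamma\ne1$. Then the orbit equivalence relation is hyperfinite on an invariant conull Borel set.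
\item \emph{Hulanicki--Reiter theorem.} A countable group $\Gamma$ is amenable if and only if for every finite $S\subseteq\Gamma$ and $\varepsilon>0$ there is a unit vector $\xi\in\ell^2(\Gamma)$ with $\sum_{\gamma\in S}\|\lambda(\gamma)\xi-\xi\|^2<\varepsilon$.
\end{itemize}

The following lemma collects three observations. Part (c) is how ergodicity rules out reductions, and it is the only way in which nonatomicity enters the paper.

\begin{lemma}\label{lem:basic}
Let $E$ be a countable Borel equivalence relation on $X$ and $\mu$ a Borel probability measure on $X$.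
\begin{enumerate}
\item[(a)] For $1\le p<\infty$, the inclusion $2^\omega\subseteq\mathbb R^\omega$ reduces $E_0$ to $\ell^p$. If $(E,\mu)$ is $\ell^p$-ergodic or $E_0(\mathbb Z)$-ergodic, then it is $E_0$-ergodic.
\item[(b)] If $(E,\mu)$ is $E_0$-ergodic, then it is ergodic.
\item[(c)] Let $F$ be a Borel equivalence relation. If $\mu$ is nonatomic and $(E,\mu)$ is $F$-ergodic, then $E|Z\not\le_BF$ for every conull $E$-invariant Borel set $Z$; in particular $E\not\le_BF$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $u,v\in2^\omega$ the sum $\sum_m|u_m-v_m|^p$ counts the $m$ with $u_m\ne v_m$. So both $\ell^p$ and $E_0(\mathbb Z)$ restrict to $E_0$ on $2^\omega$. A homomorphism $f$ to $E_0$ is therefore a homomorphism to either relation, and if a class $C$ has conull preimage, then $C\cap2^\omega$ is an $E_0$-class with the same preimage.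

(b) If $Z$ is invariant and Borel, the map sending $Z$ to $(0,0,\dots)$ and $X\setminus Z$ to $(1,1,\dots)$ is a homomorphism to $E_0$ with two inequivalent values, so $Z$ or $X\setminus Z$ is conull.

(c) Let $\theta$ reduce $E|Z$ to $F$, and extend $\theta$ by a constant off $Z$. Since $Z$ is invariant, the extension is a homomorphism from $E$ to $F$, so some $F$-class $C$ has conull preimage. Then $\theta^{-1}(C)\cap Z$ is conull. It is contained in one $E$-class, because $\theta$ is a reduction on $Z$. But an $E$-class is countable, hence null.
\end{proof}

\section{Almost invariant sets and a model computation}\label{sec:model}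

A Borel map $\varphi:X\to2^\omega$ is the same as a sequence of Borel sets $A_m$, through $\varphi(x)=(1_{A_m}(x))_m$, and
\begin{equation}\label{eq:symdiff}
\varphi(\gamma x)_m\ne\varphi(x)_m\iff x\in A_m\triangle\gamma^{-1}A_m .
\end{equation}
So homomorphisms to $E_0$ are made of sets that are moved less and less by the group. The first lemma says that almost invariant sets of intermediate measure destroy $E_0$-ergodicity.

\begin{lemma}\label{lem:ai}
Let $E$ be the orbit equivalence relation of a Borel action of a countable group $\Gamma$ on $X$, and let $(E,\mu)$ be $E_0$-ergodic. If $A_m\subseteq X$ are Borel sets with $\sum_m\mu(A_m\triangle\gamma^{-1}A_m)<\infty$ for every $\gamma\in\Gamma$, then $\min(\mu(A_m),1-\mu(A_m))\to0$.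
\end{lemma}

\begin{proof}
Let $\varphi(x)=(1_{A_m}(x))_m$ and $Z=\{x:\varphi(\gamma x)\mathrel{E_0}\varphi(x)\text{ for all }\gamma\in\Gamma\}$. The set $Z$ is Borel, and it is conull by \eqref{eq:symdiff} and the first Borel--Cantelli lemma. It is the set of $x$ such that $\varphi$ maps $[x]_E$ into one $E_0$-class, so it is invariant. Redefining $\varphi$ to be constant off $Z$ gives a homomorphism to $E_0$. Hence there is $z\in2^\omega$ with $\varphi(x)\mathrel{E_0}z$ for almost every $x$. The sets $N_n=\{x:\varphi(x)_m\ne z_m\text{ for some }m\ge n\}$ decrease to a null set, and $N_m$ contains $A_m$ or $X\setminus A_m$ according as $z_m=0$ or $z_m=1$. So $\min(\mu(A_m),1-\mu(A_m))\le\mu(N_m)\to0$.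
\end{proof}

\begin{example}[majority votes for $\mathbb Z$]\label{ex:Z}
Let $(\tau x)(j)=x(j-1)$ generate the shift of $\mathbb Z$ on $2^{\mathbb Z}$. Put $k=4^m$ and let $A_m$ be the set of $x$ with at least $k+1$ ones among $x(1),\dots,x(2k+1)$. Exchanging $0$ and $1$ swaps $A_m$ with its complement, so $\mu(A_m)=\frac12$. Membership of $\tau x$ in $A_m$ is the majority vote among $x(0),\dots,x(2k)$. The two votes can differ only if exactly $k$ of the common bits $x(1),\dots,x(2k)$ are ones, so
\[
\mu(A_m\triangle\tau^{-1}A_m)\le\binom{2k}k4^{-k}=\prod_{j=1}^k\frac{2j-1}{2j}\le\prod_{j=1}^k\Big(\frac{2j-1}{2j+1}\Big)^{1/2}=\frac1{\sqrt{2k+1}}\le2^{-m},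
\]
where we used $(2j-1)(2j+1)\le(2j)^2$. By invariance and the triangle inequality, $\mu(A_m\triangle\tau^{-i}A_m)\le|i|\,2^{-m}$ for $i\in\mathbb Z$. By Lemma~\ref{lem:ai}, $(E_{\mathbb Z},\mu)$ is not $E_0$-ergodic, and by Lemma~\ref{lem:basic}(a) it is not $\ell^1$-ergodic. Theorem~\ref{thm:main} fails with $\mathbb Z$ in place of $\mathbb F_2$.
\end{example}

We therefore need an action without such sets, and it is convenient to ask for this in a quantitative form.

\begin{definition}\label{def:exp}
Let a countable group $\Gamma$ act on $X$ in a Borel way, preserving a probability measure $\mu$. Let $S\subseteq\Gamma$ be finite and $\kappa>0$. The action is \emph{$(S,\kappa)$-expanding} if for every Borel $A\subseteq X$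
\begin{equation}\label{eq:exp}
\sum_{\gamma\in S}\mu(\gamma A\triangle A)\ge\kappa\,\mu(A)(1-\mu(A)).
\end{equation}
By invariance, $\mu(\gamma A\triangle A)=\mu(A\triangle\gamma^{-1}A)$.
\end{definition}

\begin{example}[the model computation]\label{ex:model}
Let the action be $(S,\kappa)$-expanding and let $\varphi=(1_{A_m})_m$. Assume that the \emph{displacement} $H(x)=\sum_{\gamma\in S}\sum_m|\varphi(\gamma x)_m-\varphi(x)_m|$ is integrable. Let $z_m=1$ if $\mu(A_m)\ge\frac12$ and $z_m=0$ otherwise. Then $\mu\{x:\varphi(x)_m\ne z_m\}=\min(\mu(A_m),1-\mu(A_m))\le2\mu(A_m)(1-\mu(A_m))$, and \eqref{eq:exp} and \eqref{eq:symdiff} give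
\[
\int\sum_m|\varphi(x)_m-z_m|\,d\mu\le\frac2\kappa\sum_m\sum_{\gamma\in S}\mu(A_m\triangle\gamma^{-1}A_m)=\frac2\kappa\int H\,d\mu<\infty .
\]
Hence $\varphi(x)\mathrel{\ell^1}z$ for almost every $x$.
\end{example}

This is the whole mechanism: expansion bounds the distance of each coordinate from a constant by the displacement of that coordinate, and the bounds add up. A general homomorphism $f$ to $\ell^p$ differs from the model in two ways.
\begin{itemize}
\item[(A)] The coordinates of $f$ are real-valued, while \eqref{eq:exp} is about sets.
\item[(B)] The displacement is finite at every point, but it need not be integrable.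
\end{itemize}
For Theorem~\ref{thm:main} we remove (A) by rounding to integers (Section~\ref{sec:rounding}), and for integer sequences we avoid (B) by treating a whole tail of the sequence as one random variable (Section~\ref{sec:tails}). For Theorem~\ref{thm:equiv} we handle (A) by integrating over level sets and (B) by passing to a subset on which the displacement is bounded and expansion survives (Section~\ref{sec:lp}).

\section{Expansion of Bernoulli shifts}\label{sec:gap}

Inequality \eqref{eq:exp} is an $L^2$ statement in disguise: the function $\xi=1_A-\mu(A)$ has squared norm $\mu(A)(1-\mu(A))$, and translating it by $\gamma$ moves it by squared distance $\mu(\gamma A\triangle A)$. For a shift, the space of mean-zero $L^2$ functions is built from pieces of the regular representation, so it suffices to work in $\ell^2(\Gamma)$.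

\begin{lemma}\label{lem:transfer}
Let $\Gamma$ be a countable group, $S\subseteq\Gamma$ finite and $\kappa>0$. Suppose that
\begin{equation}\label{eq:gap}
\sum_{\gamma\in S}\|\lambda(\gamma)\xi-\xi\|^2\ge\kappa\|\xi\|^2\qquad(\xi\in\ell^2(\Gamma)).
\end{equation}
Then the shift of $\Gamma$ on $2^\Gamma$ with the uniform product measure $\mu$ is $(S,\kappa)$-expanding.
\end{lemma}

\begin{proof}
Let $(\pi(\gamma)\xi)(x)=\xi(\gamma^{-1}x)$ for $\xi\in L^2(2^\Gamma,\mu)$, and let $L^2_0$ be the subspace of functions of mean zero. For finite $T\subseteq\Gamma$ put $w_T(x)=\prod_{g\in T}(-1)^{x(g)}$. Since $w_Tw_{T'}=w_{T\triangle T'}$ and $w_T$ has mean zero unless $T=\emptyset$, these functions are orthonormal. For finite $W\subseteq\Gamma$, the $2^{|W|}$ functions $w_T$ with $T\subseteq W$ span the $2^{|W|}$-dimensional space of functions depending only on the coordinates in $W$, and the union of these spaces is dense. So $\{w_T:T\ne\emptyset\}$ is an orthonormal basis of $L^2_0$. Since $(\gamma^{-1}x)(g)=x(\gamma g)$, we have $\pi(\gamma)w_T=w_{\gamma T}$.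

Fix a finite nonempty $T$, let $L=\{g\in\Gamma:gT=T\}$, and let $\mathcal H_T$ be the closed span of $\{w_{gT}:g\in\Gamma\}$. For $t\in T$ the map $g\mapsto gt$ is an injection of $L$ into $T$, so $L$ is finite. We have $gT=g'T$ if and only if $gL=g'L$, and the vectors $|L|^{-1/2}1_{gL}$ for distinct cosets are orthonormal in $\ell^2(\Gamma)$. So $w_{gT}\mapsto|L|^{-1/2}1_{gL}$ extends to a linear isometry $J:\mathcal H_T\to\ell^2(\Gamma)$, and $J\pi(\gamma)=\lambda(\gamma)J$ because $\lambda(\gamma)1_{gL}=1_{\gamma gL}$. Hence \eqref{eq:gap} holds for $\pi$ on $\mathcal H_T$.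

The space $L^2_0$ is the orthogonal sum of the $\pi$-invariant subspaces $\mathcal H_T$, one for each orbit of finite nonempty sets. Both sides of \eqref{eq:gap} are additive over such a sum, so \eqref{eq:gap} holds for $\pi$ on $L^2_0$. For $\xi=1_A-\mu(A)$ we have $\pi(\gamma)\xi-\xi=1_{\gamma A}-1_A$, and \eqref{eq:gap} becomes \eqref{eq:exp}.
\end{proof}

For the free group, \eqref{eq:gap} comes from a counting paradox. There are two disjoint subsets of $\mathbb F_2$, one attached to $a$ and one to $b$, each of which must carry almost all the mass of a probability measure that is almost invariant under $a$ and $b$.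

\begin{lemma}\label{lem:free}
For all $\xi\in\ell^2(\mathbb F_2)$, $\ \|\lambda(a)\xi-\xi\|^2+\|\lambda(b)\xi-\xi\|^2\ge\frac18\|\xi\|^2$. Hence the shift of $\mathbb F_2$ is $(\{a,b\},\frac18)$-expanding: for every Borel $A\subseteq2^{\mathbb F_2}$,
\[
\mu(aA\triangle A)+\mu(bA\triangle A)\ge\tfrac18\,\mu(A)(1-\mu(A)).
\]
\end{lemma}

\begin{proof}
Let $\|\xi\|=1$ and $\nu(P)=\sum_{g\in P}|\xi(g)|^2$ for $P\subseteq\mathbb F_2$, a probability measure on $\mathbb F_2$. We have $\nu(P)^{1/2}=\|1_P\xi\|$ and $\nu(\gamma^{-1}P)^{1/2}=\|1_P\lambda(\gamma)\xi\|$. These two numbers lie in $[0,1]$ and differ by at most $\|\lambda(\gamma)\xi-\xi\|$, so their squares satisfy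
\begin{equation}\label{eq:mass}
|\nu(\gamma^{-1}P)-\nu(P)|\le2\|\lambda(\gamma)\xi-\xi\| .
\end{equation}
For $u\in\{a^{\pm1},b^{\pm1}\}$ let $W_u$ be the set of reduced words beginning with $u$. A word in $W_{a^{-1}}$ has the form $a^{-1}w$ with $w$ a reduced word, possibly empty, that does not begin with $a$. So $aW_{a^{-1}}$ is the complement of $W_a$. Put $\alpha=\|\lambda(a)\xi-\xi\|$ and $\beta=\|\lambda(b)\xi-\xi\|$. By \eqref{eq:mass} with $\gamma=a$ and $P=aW_{a^{-1}}$,
\[
1=\nu(W_a)+\nu(aW_{a^{-1}})\le\nu(W_a)+\nu(W_{a^{-1}})+2\alpha .
\]
Exchanging $a$ and $b$ gives $1\le\nu(W_b)+\nu(W_{b^{-1}})+2\beta$. The four sets $W_u$ are disjoint, so adding gives $2\le1+2(\alpha+\beta)$. Thus $\alpha+\beta\ge\frac12$ and $\alpha^2+\beta^2\ge\frac12(\alpha+\beta)^2\ge\frac18$. The last claim follows from Lemma~\ref{lem:transfer}.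
\end{proof}

Taking $\xi=1_T$ gives $|aT\triangle T|+|bT\triangle T|\ge|T|/8$ for every finite $T\subseteq\mathbb F_2$: a translate of a window differs from it in a fixed proportion of places, whereas in Example~\ref{ex:Z} it differed in two places.

\section{Tails of integer sequences}\label{sec:tails}

We now remove the integrability assumption from Example~\ref{ex:model}. If $\varphi=(1_{A_m})_m$ is a homomorphism to $E_0$, then $\mu(A_m\triangle\gamma^{-1}A_m)\to0$, so expansion gives $\min(\mu(A_m),1-\mu(A_m))\to0$. Without a rate this does not show that $\varphi(x)_m=z_m$ for all large $m$. The remedy is to use discreteness: the \emph{whole tail} of $\varphi(\gamma x)$ equals the tail of $\varphi(x)$ with probability close to $1$. So \eqref{eq:exp} applies to every set defined in terms of the tail, and this forces the distribution of the tail to have an atom.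

\begin{proposition}\label{prop:tails}
Let a countable group $\Gamma$ act on a standard Borel space $X$ in a Borel way, preserving a probability measure $\mu$, and let the action be $(S,\kappa)$-expanding. Let $\varphi:X\to\mathbb Z^\omega$ be Borel and such that for each $\gamma\in S$, $\varphi(\gamma x)\mathrel{E_0(\mathbb Z)}\varphi(x)$ for $\mu$-almost every $x$. Then there is $z\in\mathbb Z^\omega$ with $\varphi(x)\mathrel{E_0(\mathbb Z)}z$ for $\mu$-almost every $x$. In particular, the orbit equivalence relation is $E_0(\mathbb Z)$-ergodic and $E_0$-ergodic.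
\end{proposition}

\begin{proof}
Let $Y_n=\mathbb Z^{\{m:m\ge n\}}$, let $\varphi_n(x)=(\varphi(x)_m)_{m\ge n}\in Y_n$, and put
\[
\varepsilon_n=\sum_{\gamma\in S}\mu\{x:\varphi_n(\gamma x)\ne\varphi_n(x)\}.
\]
For each $\gamma\in S$ these sets decrease in $n$, and their intersection is null by hypothesis. As $S$ is finite, $\varepsilon_n\to0$. Fix $n$ with $\varepsilon_n<3\kappa/16$ and let $\nu(D)=\mu(\varphi_n^{-1}(D))$ for Borel $D\subseteq Y_n$.

If $A=\varphi_n^{-1}(D)$ and $x\in A\triangle\gamma^{-1}A$, then exactly one of $\varphi_n(x),\varphi_n(\gamma x)$ lies in $D$, so they differ. By \eqref{eq:exp}, $\kappa\,\nu(D)(1-\nu(D))\le\varepsilon_n<3\kappa/16$. Since $t(1-t)\ge\frac3{16}$ on $[\frac14,\frac34]$, we obtain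
\[
\nu(D)\notin[\tfrac14,\tfrac34]\qquad\text{for every Borel }D\subseteq Y_n .
\]
Call $D$ \emph{large} if $\nu(D)>\frac34$. Every Borel set is large or has a large complement. If $P,Q$ are large, then $\nu(P\cap Q)>\frac12$, so $P\cap Q$ is large. Enumerate the sets $\{y\in Y_n:y_m=j\}$ ($m\ge n$, $j\in\mathbb Z$) as $D_0,D_1,\dots$, and let $D_i'$ be the large one of $D_i$ and $Y_n\setminus D_i$. The sets $D_0'\cap\dots\cap D_i'$ are large and decrease, so $\nu(\bigcap_iD_i')\ge\frac34$. Two distinct points of $Y_n$ are separated by some $D_i$, so $\bigcap_iD_i'$ is a single point. Extend this point to a sequence $z\in\mathbb Z^\omega$ in any way.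

The set $A=\{x:\varphi(x)\mathrel{E_0(\mathbb Z)}z\}$ has measure at least $\frac34$. For $\gamma\in S$ the hypothesis gives $\mu(A\triangle\gamma^{-1}A)=0$. By \eqref{eq:exp}, $\mu(A)(1-\mu(A))=0$, so $\mu(A)=1$. The last claim follows from Lemma~\ref{lem:basic}(a).
\end{proof}

The hypothesis on $\varphi$ is required only almost everywhere and only for $\gamma\in S$. This is the form in which rounding will deliver it.

\section{Random rounding and the proof of Theorem~\ref{thm:main}}\label{sec:rounding}

To apply Proposition~\ref{prop:tails} to a map into $\mathbb R^\omega$ we convert real sequences into integer sequences. Taking integer parts does not respect $\ell^1$ in either direction. The sequences $(-2^{-m-1})_m$ and $0$ are $\ell^1$-equivalent and their integer parts differ everywhere; the sequences $(\frac12,\frac12,\dots)$ and $0$ are not $\ell^1$-equivalent and have the same integer parts. Both defects come from the fixed position of the grid $\mathbb Z$, and both disappear if the grid is shifted at random, independently in each coordinate.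

Let $\mathbb P$ be the product of Lebesgue measures on $[0,1)^\omega$. For $u\in\mathbb R^\omega$ and $s\in[0,1)^\omega$ let $\lfloor u+s\rfloor=(\lfloor u_m+s_m\rfloor)_m\in\mathbb Z^\omega$.

\begin{lemma}\label{lem:round}
For $u,v\in\mathbb R^\omega$,
\[
\mathbb P\{s:\lfloor u+s\rfloor\mathrel{E_0(\mathbb Z)}\lfloor v+s\rfloor\}=\begin{cases}1&\text{if }u\mathrel{\ell^1}v,\\0&\text{otherwise.}\end{cases}
\]
\end{lemma}

\begin{proof}
Let $\alpha\le\beta$ be reals and $t\in[0,1)$. Then $\lfloor\alpha+t\rfloor\ne\lfloor\beta+t\rfloor$ if and only if some integer lies in $(\alpha+t,\beta+t]$, that is, if and only if $-t$ lies in the image of $(\alpha,\beta]$ in $\mathbb R/\mathbb Z$. This image has measure $\min(1,\beta-\alpha)$. So the events $N_m=\{s:\lfloor u_m+s_m\rfloor\ne\lfloor v_m+s_m\rfloor\}$ have probabilities $\min(1,|u_m-v_m|)$, and they are independent because $N_m$ depends only on $s_m$. If $\sum_m\min(1,|u_m-v_m|)$ converges, then $|u_m-v_m|<1$ for large $m$, so this series and $\sum_m|u_m-v_m|$ converge or diverge together. The two Borel--Cantelli lemmas give the two cases.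
\end{proof}

Both cases are needed: the first to turn a homomorphism to $\ell^1$ into maps to which Proposition~\ref{prop:tails} applies, the second to carry the conclusion back to $\ell^1$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $X=2^{\mathbb F_2}$, $E=E_{\mathbb F_2}$, let $f$ be a Borel homomorphism from $E$ to $\ell^1$, and put $\varphi_s(x)=\lfloor f(x)+s\rfloor$. The map $(s,x)\mapsto\varphi_s(x)$ is Borel, so all the sets to which we apply Fubini's theorem below are Borel.

Let $\gamma\in\{a,b\}$. For every $x$ we have $f(\gamma x)\mathrel{\ell^1}f(x)$, so by Lemma~\ref{lem:round}, $\varphi_s(\gamma x)\mathrel{E_0(\mathbb Z)}\varphi_s(x)$ for $\mathbb P$-almost every $s$. By Fubini's theorem, for $\mathbb P$-almost every $s$ this holds for $\mu$-almost every $x$ and for both $\gamma$. For such $s$, Lemma~\ref{lem:free} and Proposition~\ref{prop:tails} show that $\varphi_s$ sends $\mu$-almost every point into one $E_0(\mathbb Z)$-class.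

This class depends on $s$, so we compare two points rather than a point and a class. For $\mathbb P$-almost every $s$ we have $\varphi_s(x)\mathrel{E_0(\mathbb Z)}\varphi_s(y)$ for $(\mu\times\mu)$-almost every $(x,y)$. By Fubini's theorem, for $(\mu\times\mu)$-almost every $(x,y)$ the set of $s$ with $\lfloor f(x)+s\rfloor\mathrel{E_0(\mathbb Z)}\lfloor f(y)+s\rfloor$ has $\mathbb P$-measure $1$, and then $f(x)\mathrel{\ell^1}f(y)$ by Lemma~\ref{lem:round}. By Fubini's theorem once more, there is $x_0$ with $f(x)\mathrel{\ell^1}f(x_0)$ for $\mu$-almost every $x$. The class $C=[f(x_0)]_{\ell^1}$ is as required.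

Thus $(E,\mu)$ is $\ell^1$-ergodic, and $\mu$ is nonatomic, so $E\not\le_B\ell^1$ by Lemma~\ref{lem:basic}(c). Since $E$ is a countable Borel equivalence relation, $E\le_BE_\infty$. If $E_\infty\le_B\ell^1$, composing the reductions would give $E\le_B\ell^1$.
\end{proof}

\section{From $E_0$-ergodicity to $\ell^p$-ergodicity}\label{sec:lp}

In Theorem~\ref{thm:equiv}, (ii)$\Rightarrow$(iii) is trivial and (iii)$\Rightarrow$(i) is Lemma~\ref{lem:basic}(a). This section proves (i)$\Rightarrow$(ii). Rounding does not help when $p>1$: the sequences $0$ and $(\frac1{m+1})_m$ are $\ell^p$-equivalent, and by Lemma~\ref{lem:round} their roundings differ infinitely often almost surely. We return to Example~\ref{ex:model} and make it work for real-valued coordinates on a well chosen subset. There is also a new difficulty: no expansion inequality is assumed, so one has to be extracted from (i).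

\subsection{Setup}

Assume (i). By the Feldman--Moore theorem, $E$ is the orbit equivalence relation of a Borel action of a countable group $\Gamma=\{\gamma_0,\gamma_1,\dots\}$, listed with repetitions if it is finite. Let $\mu'=\sum_i2^{-i-1}(\gamma_i)_*\mu$. A Borel set $N$ is $\mu'$-null if and only if $\mu(\gamma^{-1}N)=0$ for all $\gamma\in\Gamma$, and this condition is the same for $N$ and for its translates, so $\mu'$ is quasi-invariant. Also $\mu'=\mu$ on $E$-invariant Borel sets. Conditions (i) and (ii) involve only the measures of preimages of classes under homomorphisms, and these are invariant Borel sets. So we may replace $\mu$ by $\mu'$, and \emph{we assume from now on that $\mu$ is quasi-invariant}.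

A finite set $S\subseteq\Gamma$ defines a graph on $X$ with an edge from $x$ to $\gamma x$ for $\gamma\in S$. For disjoint Borel sets $U,V$ we measure the edges between them by
\[
e(U,V)=e_S(U,V)=\sum_{\gamma\in S}\big[\mu(U\cap\gamma^{-1}V)+\mu(V\cap\gamma^{-1}U)\big].
\]
The function $e$ is symmetric, and additive and monotone in each variable. Moreover,
\begin{equation}\label{eq:ebound}
e(U,V)\le\sum_{\gamma\in S}\big[\mu(\gamma^{-1}V)+\mu(V)\big],
\end{equation}
and for Borel $C\subseteq B$,
\begin{equation}\label{eq:ecut}
e(C,B\setminus C)=\sum_{\gamma\in S}\mu\{x\in B\cap\gamma^{-1}B:1_C(\gamma x)\ne1_C(x)\}.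
\end{equation}
In particular $e(A,X\setminus A)=\sum_{\gamma\in S}\mu(A\triangle\gamma^{-1}A)$. For $c>0$, a Borel set $B$ with $\mu(B)>0$ is a \emph{$c$-expander} (for $S$) if
\[
e(C,B\setminus C)\ge c\,\mu(C)\quad\text{for every Borel }C\subseteq B\text{ with }\mu(C)\le\mu(B)/2 .
\]
Only edges with both ends in $B$ count. For an $(S,\kappa)$-expanding action, $X$ is a $\frac\kappa2$-expander.

\subsection{A Poincar\'e inequality on an expander}

We first deal with difficulty (A). The constant $z_m$ of Example~\ref{ex:model} was the majority value of the coordinate. Its analog for a real function is the median. A \emph{median} of a Borel function $g:B\to\mathbb R$ is a real $r$ such that $\{x\in B:g(x)>r\}$ and $\{x\in B:g(x)<r\}$ both have measure at most $\mu(B)/2$. One exists if $\mu(B)>0$: take $r=\inf\{t:\mu\{g\le t\}\ge\mu(B)/2\}$ and use continuity of measure from above and from below. The median is the right center because every level set $\{g>r+t\}$ or $\{g<r-t\}$, $t\ge0$, is then small enough for the definition of an expander.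

\begin{lemma}\label{lem:poincare}
Let $B$ be a $c$-expander for $S$, let $K\ge1$, and suppose that $d\gamma_*\mu/d\mu\le K$ on $B$ for all $\gamma\in S$. Let $1\le p<\infty$. There is $M<\infty$ such that for every Borel $g:B\to\mathbb R$ with median $r$,
\[
\int_B|g-r|^p\,d\mu\le M\sum_{\gamma\in S}\int_{B\cap\gamma^{-1}B}|g(\gamma x)-g(x)|^p\,d\mu(x).
\]
\end{lemma}

\begin{proof}
Write $B_\gamma=B\cap\gamma^{-1}B$. Subtracting $r$, we may assume $r=0$.

\emph{The case $p=1$.} Let $h:B\to\mathbb R$ be Borel with median $0$, and let $k$ be $h^+=\max(h,0)$ or $h^-=\max(-h,0)$. For $t\ge0$ the set $C_t=\{k>t\}$ has measure at most $\mu(B)/2$. For $\alpha,\beta\ge0$, the set of $t\ge0$ such that exactly one of $\alpha,\beta$ exceeds $t$ is an interval of length $|\alpha-\beta|$. So \eqref{eq:ecut} and Fubini's theorem give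
\[
\int_Bk\,d\mu=\int_0^\infty\mu(C_t)\,dt\le\frac1c\int_0^\infty e(C_t,B\setminus C_t)\,dt=\frac1c\sum_{\gamma\in S}\int_{B_\gamma}|k(\gamma x)-k(x)|\,d\mu .
\]
For reals $\alpha,\beta$ we have $|\alpha-\beta|=|\alpha^+-\beta^+|+|\alpha^--\beta^-|$: if they have the same sign one term on the right vanishes, and otherwise both sides equal $|\alpha|+|\beta|$. Adding the inequalities for $h^+$ and $h^-$,
\begin{equation}\label{eq:p1}
\int_B|h|\,d\mu\le\frac1c\sum_{\gamma\in S}\int_{B_\gamma}|h(\gamma x)-h(x)|\,d\mu .
\end{equation}
This is the claim for $p=1$, with $M=1/c$.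

\emph{The case $p>1$.} First let $g$ be bounded. Put $q=p/(p-1)$,
\[
I=\int_B|g|^p\,d\mu<\infty,\qquad J_\gamma=\int_{B_\gamma}|g(\gamma x)-g(x)|^p\,d\mu,\qquad J=\sum_{\gamma\in S}J_\gamma .
\]
We apply \eqref{eq:p1} to $h=\operatorname{sgn}(g)|g|^p$, which has the same sign as $g$, hence median $0$, and satisfies $\int_B|h|\,d\mu=I$. The function $t\mapsto\operatorname{sgn}(t)|t|^p$ has derivative $p|t|^{p-1}$, so by the mean value theorem
\[
|h(\gamma x)-h(x)|\le p\,|g(\gamma x)-g(x)|\,\big(|g(x)|^{p-1}+|g(\gamma x)|^{p-1}\big).
\]
We integrate over $B_\gamma$ and use H\"older's inequality with $(p-1)q=p$. The term with $g(x)$ contributes at most $pJ_\gamma^{1/p}I^{1/q}$. For the term with $g(\gamma x)$ we change variables, and this is where the bound on the density is used: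
\[
\int_{B_\gamma}|g(\gamma x)|^p\,d\mu(x)\le\int_B|g|^p\,d\gamma_*\mu\le KI .
\]
So this term contributes at most $pJ_\gamma^{1/p}(KI)^{1/q}$. Since $K^{1/q}\le K$ and $J_\gamma\le J$, \eqref{eq:p1} gives
\[
I\le\frac pc\,(1+K)\,|S|\,I^{1/q}J^{1/p}.
\]
If $I>0$ we divide by the finite number $I^{1/q}$ and use $1-\frac1q=\frac1p$ to get $I\le MJ$ with $M=\big(\frac pc(1+K)|S|\big)^p$. If $I=0$ there is nothing to prove.

For unbounded $g$ let $g_N=\max(-N,\min(N,g))$. It has the same sign as $g$, hence median $0$, and $|g_N(\gamma x)-g_N(x)|\le|g(\gamma x)-g(x)|$. So $\int_B|g_N|^p\,d\mu\le MJ$ for all $N$, and monotone convergence gives the claim.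
\end{proof}

\subsection{Cuts of intermediate size}

It remains to find an expander inside the set where the displacement of a given homomorphism is bounded. What (i) gives directly is weaker: a lower bound on the boundary of sets of intermediate measure only.

\begin{lemma}\label{lem:medium}
There are a finite $S\subseteq\Gamma$ and $\delta>0$ such that $e_S(A,X\setminus A)\ge\delta$ whenever $A$ is Borel and $\frac14\le\mu(A)\le\frac34$.
\end{lemma}

\begin{proof}
Otherwise, for each $m$, taking $S=\{\gamma_0,\dots,\gamma_m\}$ and $\delta=2^{-m}$ gives a Borel set $A_m$ with $\frac14\le\mu(A_m)\le\frac34$ and $\mu(A_m\triangle\gamma_i^{-1}A_m)<2^{-m}$ for all $i\le m$. Then $\sum_m\mu(A_m\triangle\gamma^{-1}A_m)<\infty$ for every $\gamma\in\Gamma$, and Lemma~\ref{lem:ai} is contradicted.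
\end{proof}

Fix such $S$ and $\delta$, and put $c=\delta/4$. By quasi-invariance, the finite measure $N\mapsto\sum_{\gamma\in S}[\mu(\gamma^{-1}N)+\mu(N)]$ is absolutely continuous with respect to $\mu$. With \eqref{eq:ebound}, this gives $\eta\in(0,\frac14)$ such that for disjoint Borel sets $U,N$,
\begin{equation}\label{eq:eta}
\mu(N)\le\eta\implies e(U,N)<\delta/2 .
\end{equation}

\subsection{Pruning to an expander}

Small sets are a real problem, for two reasons. Lemma~\ref{lem:medium} says nothing about them. And even if $X$ is an expander, a subset of almost full measure need not be. In the shift of $\mathbb F_2$, take $C$ of small positive measure and remove $N=(aC\cup a^{-1}C\cup bC\cup b^{-1}C)\setminus C$, which has measure at most $4\mu(C)$. Then no edge joins $C$ to the rest of $X\setminus N$, and the inequality of Lemma~\ref{lem:poincare} fails on $X\setminus N$ for $g=1_C$.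

The cure is to delete poorly connected pieces one after another. The union of the deleted pieces is itself poorly connected to what remains, so Lemma~\ref{lem:medium} prevents it from reaching measure $\frac14$.

\begin{lemma}\label{lem:prune}
If $A_0$ is Borel and $\mu(A_0)\ge1-\eta$, then there is a $c$-expander $B\subseteq A_0$ with $\mu(B)\ge\frac12$.
\end{lemma}

\begin{proof}
For Borel sets $C\subseteq W$, call $C$ \emph{bad in $W$} if $0<\mu(C)\le\mu(W)/2$ and $e(C,W\setminus C)<c\,\mu(C)$. Put $W_0=A_0$. Given $W_i$, let $C_i$ be a set that is bad in $W_i$ and has measure at least half the supremum of the measures of the sets bad in $W_i$; let $C_i=\emptyset$ if there are none. Put $W_{i+1}=W_i\setminus C_i$. The $C_i$ are disjoint. Let $D_i=\bigcup_{j<i}C_j$, so that $W_i=A_0\setminus D_i$. For $j<i$ we have $W_i\subseteq W_j\setminus C_j$, so by additivity and monotonicity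
\begin{equation}\label{eq:union}
e(D_i,A_0\setminus D_i)=\sum_{j<i}e(C_j,W_i)\le\sum_{j<i}e(C_j,W_j\setminus C_j)\le c\,\mu(D_i).
\end{equation}

We claim that $\mu(D_i)<\frac14$ for all $i$. This holds for $D_0=\emptyset$. Suppose $\mu(D_i)<\frac14$ and let $D=D_{i+1}$. Since $\mu(C_i)\le\mu(W_i)/2\le\frac12$, we have $\mu(D)<\frac34$: one step cannot jump over the interval $[\frac14,\frac34]$. If $\mu(D)\ge\frac14$, then Lemma~\ref{lem:medium}, \eqref{eq:union} and \eqref{eq:eta} give
\[
\delta\le e(D,X\setminus D)=e(D,A_0\setminus D)+e(D,X\setminus A_0)<c+\tfrac\delta2=\tfrac34\delta,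
\]
which is false. This proves the claim.

Let $B=A_0\setminus\bigcup_iC_i$. Then $\mu(B)\ge1-\eta-\frac14\ge\frac12$. Suppose $B$ is not a $c$-expander. Then there is a Borel $C\subseteq B$ with $\mu(C)\le\mu(B)/2$ and $e(C,B\setminus C)<c\,\mu(C)$; this forces $\mu(C)>0$. The sets $W_i\setminus B=\bigcup_{j\ge i}C_j$ decrease to $\emptyset$, and so do their translates, so $e(C,W_i\setminus B)\to0$ by \eqref{eq:ebound}. Hence for all large $i$
\[
e(C,W_i\setminus C)=e(C,B\setminus C)+e(C,W_i\setminus B)<c\,\mu(C),
\]
and $\mu(C)\le\mu(B)/2\le\mu(W_i)/2$. So $C$ is bad in $W_i$, and the greedy choice gives $\mu(C_i)\ge\mu(C)/2$ for all large $i$. This is impossible for disjoint sets in a probability space.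
\end{proof}

\subsection{End of the proof of Theorem~\ref{thm:equiv}}

Let $1\le p<\infty$ and let $f=(f_m)_m$ be a Borel homomorphism from $E$ to $\ell^p$. Since $S$ is finite, the displacement
\[
H(x)=\sum_{\gamma\in S}\sum_m|f_m(\gamma x)-f_m(x)|^p
\]
is finite for every $x$. The densities $d\gamma_*\mu/d\mu$, $\gamma\in S$, are finite as well. So the sets
\[
\{H\le K\}\cap\bigcap_{\gamma\in S}\{d\gamma_*\mu/d\mu\le K\}
\]
increase to $X$ as $K\to\infty$. Choose $K\ge1$ such that this set, call it $A_0$, has measure at least $1-\eta$. Let $B\subseteq A_0$ be given by Lemma~\ref{lem:prune}, let $r_m$ be a median of $f_m$ on $B$, and let $r=(r_m)_m$. The constant $M$ of Lemma~\ref{lem:poincare} is the same for all coordinates, so summing over $m$ gives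
\[
\int_B\sum_m|f_m-r_m|^p\,d\mu\le M\sum_{\gamma\in S}\sum_m\int_{B\cap\gamma^{-1}B}|f_m(\gamma x)-f_m(x)|^p\,d\mu\le M\int_BH\,d\mu\le MK .
\]
Hence $f(x)\mathrel{\ell^p}r$ for almost every $x\in B$. The set $f^{-1}([r]_{\ell^p})$ is Borel, $E$-invariant and of measure at least $\frac12$. By Lemma~\ref{lem:basic}(b) it has measure $1$. This proves (ii), and with it Theorem~\ref{thm:equiv}. \qed

\medskip
The assumption $p<\infty$ enters in the last display, where the sum over coordinates is exchanged with the integral. A supremum over coordinates cannot be exchanged in this way, and Remark~\ref{rem:infty} shows that the theorem itself fails for $p=\infty$.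

\section{The case $p=\infty$ and the proof of Corollary~\ref{cor:main}}\label{sec:cor}

A homomorphism to $\ell^\infty$ is a sequence of functions whose differences between equivalent points are bounded uniformly in the coordinate. Distance functions for a metric on the classes have this property. To separate inequivalent points $x,y$ we want the distance from $y$ to smaller and smaller neighborhoods of $x$ to tend to infinity, and for this the metric should have finite balls.

\begin{proposition}\label{prop:linfty}
Every countable Borel equivalence relation $E$ is Borel reducible to $\ell^\infty$.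
\end{proposition}

\begin{proof}
We may assume that the underlying space $X$ is a Borel subset of $2^\omega$ and, by the Feldman--Moore theorem, that $E$ is the orbit equivalence relation of a Borel action of $\Gamma=\{\gamma_1,\gamma_2,\dots\}$. Give $\gamma_i$ the weight $i$ and let $\|\gamma\|$ be the least value of $i_1+\dots+i_k$ over all expressions $\gamma=\gamma_{i_1}^{\pm1}\cdots\gamma_{i_k}^{\pm1}$, the empty expression giving $\|1\|=0$. Inverting and concatenating expressions shows $\|\gamma^{-1}\|=\|\gamma\|$ and $\|\gamma\gamma'\|\le\|\gamma\|+\|\gamma'\|$. All weights are at least $1$, so $\|\gamma\|\ge1$ for $\gamma\ne1$, and only finitely many expressions have total weight at most $R$; thus $\{\gamma:\|\gamma\|\le R\}$ is finite. Therefore $\rho(x,y)=\min\{\|\gamma\|:\gamma x=y\}$ is a metric with finite balls on each $E$-class.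

Let $2^{<\omega}$ be the countable set of finite binary strings. For $\sigma\in2^{<\omega}$ of length $|\sigma|$ let $N_\sigma$ be the set of $x\in X$ that begin with $\sigma$, and put
\[
f_\sigma(x)=\min\big(|\sigma|,\ \inf\{\rho(x,y):y\in[x]_E\cap N_\sigma\}\big),\qquad\inf\emptyset=\infty .
\]
The truncation at $|\sigma|$ makes $f_\sigma$ finite, and it is harmless because $|\sigma|$ is unbounded. The infimum equals $\inf\{\|\gamma\|:\gamma x\in N_\sigma\}$, and each set $\gamma^{-1}N_\sigma$ is Borel, so $f_\sigma$ is Borel. Hence $f=(f_\sigma)_\sigma:X\to\mathbb R^{2^{<\omega}}\cong\mathbb R^\omega$ is Borel.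

Let $x\mathrel{E}y$. The two infima are taken over the same set $[x]_E\cap N_\sigma$, so they are both infinite or differ by at most $\rho(x,y)$. Truncation does not increase the difference. So $|f_\sigma(x)-f_\sigma(y)|\le\rho(x,y)$ for all $\sigma$, and $f(x)\mathrel{\ell^\infty}f(y)$.

Let $x,y$ be inequivalent and $R\in\omega$. The finite set $\{z\in[y]_E:\rho(y,z)<R\}$ does not contain $x$, so it is disjoint from $N_{x|k}$ for all large $k$, where $x|k$ is the string of the first $k$ bits of $x$. For such $k\ge R$ we have $f_{x|k}(y)\ge R$, while $f_{x|k}(x)=0$ because $x\in N_{x|k}$. So $f(x)-f(y)$ is unbounded.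
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main}]
(1) Let $\mu$ be the uniform product measure on $2^{\mathbb F_2}$. By Lemma~\ref{lem:free} and Proposition~\ref{prop:tails}, $(E_{\mathbb F_2},\mu)$ is $E_0$-ergodic, so by Theorem~\ref{thm:equiv} it is $\ell^p$-ergodic for $1\le p<\infty$. By Lemma~\ref{lem:basic}(c), $E_{\mathbb F_2}\not\le_B\ell^p$. Since $E_{\mathbb F_2}\le_BE_\infty$, also $E_\infty\not\le_B\ell^p$. The statement about $\ell^\infty$ is Proposition~\ref{prop:linfty}.

(2) If $f$ is a reduction, the preimage of an $\ell^p$-class is empty or an $E$-class, so reductions are indeed covered. Since $F\subseteq E$, the relation $F$ is countable and $f$ is a homomorphism from $F$ to $\ell^p$. By Theorem~\ref{thm:equiv} applied to $(F,\mu)$, the preimage of some $\ell^p$-class is conull. This preimage is countable, so it contains a point $x$ with $\mu(\{x\})>0$. The class $[x]_F$ is a countable, hence Borel, $F$-invariant set of positive measure. By Lemma~\ref{lem:basic}(b) it has measure $1$.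

(3) Let $\Gamma$ be amenable. For $\gamma\ne1$ choose $g_1,g_2,\dots\in\Gamma$ such that the two-element sets $\{g_i,\gamma^{-1}g_i\}$ are pairwise disjoint; this is possible because each step excludes finitely many elements of the infinite group $\Gamma$. If $\gamma x=x$, then $x(\gamma^{-1}g_i)=x(g_i)$ for all $i$, and these are independent events of probability $\frac12$. So $\mu\{x:\gamma x=x\}=0$. By the Ornstein--Weiss theorem, $E_\Gamma|Z$ is hyperfinite for some conull invariant Borel set $Z$. By the Dougherty--Jackson--Kechris theorem and Lemma~\ref{lem:basic}(a), $E_\Gamma|Z\le_BE_0\le_B\ell^p$.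

Let $\Gamma$ be nonamenable. By the Hulanicki--Reiter theorem there are a finite $S\subseteq\Gamma$ and $\kappa>0$ such that $\sum_{\gamma\in S}\|\lambda(\gamma)\xi-\xi\|^2\ge\kappa$ for all unit vectors $\xi$, and scaling gives \eqref{eq:gap}. By Lemma~\ref{lem:transfer} the shift is $(S,\kappa)$-expanding, by Proposition~\ref{prop:tails} $(E_\Gamma,\mu)$ is $E_0$-ergodic, and by Theorem~\ref{thm:equiv} it is $\ell^p$-ergodic. Since $\mu$ is nonatomic, Lemma~\ref{lem:basic}(c) shows that $E_\Gamma|Z\not\le_B\ell^p$ for every conull invariant Borel set $Z$.
\end{proof}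

\begin{remark}\label{rem:infty}
Theorem~\ref{thm:equiv} does not extend to $p=\infty$. The pair $(E_{\mathbb F_2},\mu)$ is $E_0$-ergodic, but it is not $\ell^\infty$-ergodic, by Proposition~\ref{prop:linfty} and Lemma~\ref{lem:basic}(c).
\end{remark}

\begin{remark}
Part (2) of Corollary~\ref{cor:main} says that the obstruction is hereditary: it is enough to find it in a subrelation. For instance, let $E\le_B\ell^p$ be a countable Borel equivalence relation on $X$ with $1\le p<\infty$, and let a countable group act on $X$ in a Borel way, with orbits contained in $E$-classes, preserving a nonatomic probability measure $\mu$. Then the action is not $(S,\kappa)$-expanding for any $S$ and $\kappa$. Otherwise its orbit equivalence relation would be $E_0$-ergodic by Proposition~\ref{prop:tails}, and $\mu$ would be concentrated on a countable set.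
\end{remark}
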